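# Maps $W_{n,k}\to U(n)$ and the degree $(n-k)!$ on the bottom cell

## 1. Stiefel manifolds, suspension classes, and degree

Throughout $1\le k<n$ and $m=n-k\ge 1$. Cohomology has integral coefficients unless others are shown, and $\Sigma Y$ is the suspension of $Y$, reduced or unreduced as convenient (for the connected complexes below the two are homotopy equivalent).

**Definition 1 (Stiefel manifold).** $W_{n,k}=U(n)/U(m)$, where $U(m)$ acts on the first $m$ coordinates of $\mathbb C^n$; $\pi\colon U(n)\to W_{n,k}$ is the quotient map and $w_0$ the base coset. We abbreviate $W=W_{n,k}$.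

*Examples.* $W_{n,1}=S^{2n-1}$. For $m=1$ every coset $gU(1)$ contains exactly one matrix of determinant $1$, so $W_{n,n-1}\cong SU(n)$. The projection $U(5)/U(3)\to U(5)/U(4)$ exhibits $W_{5,2}$ as a bundle over $S^9$ with fibre $S^7$; it has cells in dimensions $0,7,9,16$. In general $W$ is $2m$-connected with bottom cell $S^{2m+1}$, so $H_{2m+1}(W;\mathbb Z)\cong\mathbb Z$.

**Definition 2 (the pair of a map).** For a map $X\to Y$ the symbol $(Y,X)$ means (mapping cylinder, $X$). A commutative square gives a map of pairs, and a homotopy through commutative squares gives a homotopy of maps of pairs.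

*Examples.* The map $X\to\mathrm{pt}$ gives $(CX,X)$, and the coboundary is an isomorphism $\sigma\colon\tilde H^{j}(X)\to H^{j+1}(CX,X)=\tilde H^{j+1}(\Sigma X)$. For $BU(m)\to BU(n)$ the restriction $\mathbb Z[c_1,\dots,c_n]\to\mathbb Z[c_1,\dots,c_m]$ is onto, so $H^*(BU(n),BU(m))$ is its kernel, the ideal $(c_{m+1},\dots,c_n)$ of $H^*(BU(n))$.

**Definition 3 (the classes $y$ and $x$).** Let $0\le m<n$. Fix $e_0\in EU(n)$ and use the models $BU(m)=EU(n)/U(m)$, $BU(n)=EU(n)/U(n)$. The fibre of $BU(m)\to BU(n)$ over $[e_0]$ is $\{e_0gU(m)\}=U(n)/U(m)$, so we get a map of pairs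
$$\iota\colon(CW,W)\to(BU(n),BU(m)).$$
For $m<a\le n$ define $y_{2a-1}\in H^{2a-1}(W)$ by $\sigma y_{2a-1}=\iota^*c_a$. For $m=0$, when $W=U(n)$ and $BU(0)=EU(n)$ is contractible, write $x_{2a-1}\in H^{2a-1}(U(n))$, $1\le a\le n$.

The textbook facts are $H^*(U(n))=\Lambda(x_1,x_3,\dots,x_{2n-1})$, $H^*(W)=\Lambda(y_{2m+1},\dots,y_{2n-1})$, and $\pi^*$ is injective. The maps $EU(n)\to EU(n)/U(m)\to BU(n)$ restrict to $\pi$ on the fibres, so by naturality
$$\pi^*y_{2a-1}=x_{2a-1}\qquad(m<a\le n).\tag{1}$$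

*Examples.* $H^*(W_{5,2})=\Lambda(y_7,y_9)$. For $n=1$, $x_1$ generates $H^1(U(1))$, because a bundle on $S^2$ with clutching function of degree $\pm1$ has $c_1$ a generator.

For $m=0$ the map $\iota$ gives $\varepsilon\colon\Sigma U(n)\to BU(n)$ with $\varepsilon^*c_a=\sigma x_{2a-1}$. It is adjoint (up to inversion of loops) to the standard equivalence $U(n)\simeq\Omega BU(n)$. Hence for $f\colon Y\to U(n)$ the map $\varepsilon\circ\Sigma f$ classifies the bundle $E_f$ on $\Sigma Y$ with clutching function $f$, or else always the one with clutching function $f^{-1}$. Gluing first with $g$ and then with $f$ on two parallel slices of the suspension shows that $E_{fg}$ is pulled back from $E_f\vee E_g$ along the pinch map $\Sigma Y\to\Sigma Y\vee\Sigma Y$; so $c_a(E_{fg})=c_a(E_f)+c_a(E_g)$. Consequently $\sigma f^*x_{2a-1}=\pm c_a(E_f)$, with a sign independent of $f$, and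
$$(fg)^*x_{2a-1}=f^*x_{2a-1}+g^*x_{2a-1}.\tag{2}$$
With $f,g$ the two projections of $U(n)\times U(n)$ this says that $x_{2a-1}$ is primitive.

**Definition 4 (degree on the bottom cell).** For $\varphi\colon W\to U(n)$ the degree of $\pi\varphi$ on the bottom cell is the integer $d$ by which $\pi\varphi$ acts on $H_{2m+1}(W;\mathbb Z)\cong\mathbb Z$. By (1) it is the integer with
$$\varphi^*x_{2m+1}=d\,y_{2m+1}.\tag{3}$$

*Example.* For $(n,k)=(2,1)$ we have $W=S^3$, and $SU(2)\subset U(2)$ projects homeomorphically onto $S^3$. The inverse homeomorphism, viewed as a map $S^3\to U(2)$, has degree $1=1!$.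

## 2. Is degree $(n-k)!$ always attained?

We ask: is there, for all $n$ and $k$, a map $j\colon W_{n,k}\to U(n)$ such that $\pi j$ has degree $(n-k)!$ on the bottom cell? The answer is no, and $(5,2)$ is the first failure.

**Theorem A.** Such a map $j$ exists if $k=1$, or $m=1$, or $m=2$.

**Theorem B.** Let $m=3$ and $k\ge2$ (so $n\ge5$). For every map $\varphi\colon W_{n,k}\to U(n)$ the degree of $\pi\varphi$ on $H_7(W_{n,k};\mathbb Z)$ is divisible by $12$. In particular no $j$ of degree $3!=6$ exists.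

So for $n-k\le3$ the map $j$ exists if and only if $n-k\le2$ or $k=1$. It exists for all $(n,k)$ with $n\le4$, and $(5,2)$ is the only failure with $n=5$. The cases $m\ge4$, $k\ge2$ are not decided here, and it is not claimed that $12$ is attained.

## 3. Explicit maps for $k=1$, $m=1$ and $m=2$

**Case $k=1$.** The purpose is to read the degree off a homotopy exact sequence. In
$$\pi_{2n-1}(U(n))\to\pi_{2n-1}(S^{2n-1})\to\pi_{2n-2}(U(n-1))\to\pi_{2n-2}(U(n))$$
the last group is $0$, and $\pi_{2n-2}(U(n-1))\cong\mathbb Z/(n-1)!$ (Bott). So the image of the first map has index $(n-1)!$ in $\mathbb Z$, and degree $(n-1)!$ is attained.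

**Case $m=1$.** We correct $g$ by a factor that removes the dependence on the representative of the coset. Put $\beta(g)=\mathrm{diag}(\det g,1,\dots,1)$ and $j(gU(1))=g\,\beta(g)^{-1}$. For $h\in U(1)$ we have $\beta(h)=h$, and $\beta$ is a homomorphism with commuting values, so $gh\,\beta(gh)^{-1}=gh\,\beta(h)^{-1}\beta(g)^{-1}=g\beta(g)^{-1}$ and $j$ is well defined. As $\beta$ factors through $U(1)$ and $H^3(U(1))=0$, (2) gives $\pi^*j^*x_3=x_3-\beta^*x_3=x_3=\pi^*y_3$. Since $\pi^*$ is injective, $j^*x_3=y_3$, and the degree is $1=1!$.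

**Case $m=2$.** Let $J_2=\begin{pmatrix}0&1\\-1&0\end{pmatrix}$, $J=\mathrm{diag}(J_2,1_{n-2})$, $\beta(g)=J\bar gJ^{-1}$ and $D(g)=\mathrm{diag}(\det g,\det g,1,\dots,1)$. If $h\in SU(2)$ then $J_2\bar hJ_2^{-1}=h$. Writing $h\in U(2)$ as $\lambda s$ with $s\in SU(2)$ and $\lambda^2=\det h$, we get $J_2\bar hJ_2^{-1}=\bar\lambda s=(\det h)^{-1}h$. So $hD(h)^{-1}=\beta(h)$ for $h\in U(2)$. Put $j(gU(2))=g\,D(g)^{-1}\beta(g)^{-1}$. Both $D$ and $\beta$ are homomorphisms, $D$ has commuting values, and $D(g)$ commutes with $\beta(h)$ because it is scalar on the first two coordinates. So $j(ghU(2))$ is computed as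
$$ghD(h)^{-1}D(g)^{-1}\beta(h)^{-1}\beta(g)^{-1}=g\beta(h)D(g)^{-1}\beta(h)^{-1}\beta(g)^{-1}=gD(g)^{-1}\beta(g)^{-1},$$
and $j$ is well defined. $D$ factors through $U(1)$, so $D^*x_5=0$. Conjugation by $J$ is homotopic to the identity, and complex conjugation is induced by $V\mapsto\bar V$ with $c_3(\bar V)=-c_3(V)$, so $\beta^*x_5=-x_5$. By (2), $\pi^*j^*x_5=x_5-0-(-x_5)=2x_5$, and the degree is $2=2!$. Theorem A is proved.

This formula does not carry over to $m=3$. It rests on the fact that $h$ and $\bar h$ are conjugate, by one fixed matrix, for all $h\in SU(2)$. In $SU(3)$ the scalar matrix $h=\omega 1_3$ with $\omega=e^{2\pi i/3}$ has trace $3\omega$, while $\bar h$ has trace $3\bar\omega\ne3\omega$; so $h$ and $\bar h$ are not conjugate.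

## 4. The $K$-theory of $W$ and the integer $u$

From now on $m=3$, $n\ge5$, $W=U(n)/U(3)$, $I=(c_4,\dots,c_n)=H^*(BU(n),BU(3))$, and $\varphi\colon W\to U(n)$ is a map. Replacing $\varphi$ by $\varphi(w_0)^{-1}\varphi$, which is homotopic to $\varphi$ since $U(n)$ is connected, we may assume $\varphi(w_0)=1$. The aim of this section is to write the degree of $\pi\varphi$ as $-6u$ with an integer $u$ read off from $K$-theory.

We use representable $K$-theory: $K^0(Y,X)$ is the group of homotopy classes of based maps from the quotient $Y/X$ to $\mathbb Z\times BU$. Let $ch_s$ be the degree-$2s$ part of the Chern character; $ch_s=p_s/s!$, where $p_s$ is the $s$-th power sum of the Chern roots. Newton's formulas give $p_s\equiv(-1)^{s-1}s\,c_s$ modulo decomposables. On a suspension products vanish, so rationally, and integrally if the cohomology is torsion-free,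
$$c_s=(-1)^{s-1}(s-1)!\,ch_s\quad\text{on a suspension.}\tag{4}$$

**Definition 5 ($\gamma$-classes).** For a bundle $V$ of rank $n$ put $\gamma_t(V-n)=\sum_{j=0}^n t^j(1-t)^{n-j}\Lambda^jV=\sum_i\gamma^i(V-n)\,t^i$. In terms of line bundle roots, $\gamma_t(V-n)=\prod_j\bigl((1-t)+L_jt\bigr)=\prod_j\bigl(1+(L_j-1)t\bigr)$.

*Example.* $\gamma^1(V-n)=V-n$; for $n=2$, $\gamma^2(V-2)=(L_1-1)(L_2-1)=\Lambda^2V-V+1$. A trivial summand contributes a factor $1$, so if $V=V_3\oplus(n-3)$ with $V_3$ of rank $3$, then $\gamma_t$ is a polynomial of degree at most $3$ in $t$.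

**Step 1: the classes $\beta_i$.** We turn $\gamma^i$ into classes on $\Sigma W$. Let $V$ be the universal bundle on $BU(n)$ and $4\le i\le n$. By the example, $\gamma^i(V-n)$ restricts to $0$ on $BU(3)$, so it lifts to $K^0(BU(n),BU(3))$. Fix one lift for each $i$; which one does not matter below. Since $I\subset H^*(BU(n))$, the Chern classes and Chern character of the lift are those of $\gamma^i(V-n)$; they lie in $I$, respectively in $I\otimes\mathbb Q$, in positive degrees. Pulling back along $\iota$ gives $\beta_i\in K^0(CW,W)=\tilde K^0(\Sigma W)=K^{-1}(W)$.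

**Step 2: the Chern character of $\beta_i$.** Define $G_s(t)$ by $\log(1+t(e^x-1))=\sum_{s\ge1}G_s(t)x^s/s!$. Since $(e^x-1)^j=j!\sum_sS(s,j)x^s/s!$ with $S$ the Stirling numbers of the second kind,
$$G_s(t)=\sum_j(-1)^{j-1}(j-1)!\,S(s,j)\,t^j,\qquad ch(\gamma_t(V-n))=\exp\Bigl(\sum_sG_s(t)\frac{p_s}{s!}\Bigr).\tag{5}$$
An element of $I\otimes\mathbb Q$ without linear terms is a combination of monomials with at least two factors, one of them some $c_a$ with $a\ge4$. So it lies in $I\cdot\tilde H^*(BU(n);\mathbb Q)$, and $\iota^*$ sends it to $0$, because $\tilde H^*(BU(n))$ acts on $H^*(CW,W)$ through $\tilde H^*(CW)=0$. So only the linear term of $ch_s(\gamma^i)$ counts. It is $[t^i]G_s\cdot(-1)^{s-1}s\,c_s/s!$ for $s\le n$, and $0$ for $s>n$. Hence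
$$ch_s(\beta_i)=(-1)^{s-1}\frac{[t^i]G_s}{(s-1)!}\,\sigma y_{2s-1},\qquad[t^i]G_s=(-1)^{i-1}(i-1)!\,S(s,i),\tag{6}$$
which is $0$ for $s<i$ and for $s>n$. In particular $ch(\beta_i)=\sigma y_{2i-1}+$ higher terms.

*Example.* For $n=5$: $S(5,4)=10$, so $ch(\beta_4)=\sigma y_7-\tfrac52\sigma y_9$ and $ch(\beta_5)=\sigma y_9$.

**Step 3: the products of distinct $\beta_i$'s form a $\mathbb Z$-basis of $K^*(W)$.** Here $K^*$ is $\mathbb Z/2$-graded and the empty product is $1$. As $H^*(W;\mathbb Z)$ is torsion-free, the Atiyah–Hirzebruch spectral sequence collapses and $K^*(W)$ is torsion-free. For the skeletal filtration $F^p$ we have $F^pK^*/F^{p+1}K^*\cong H^p(W;\mathbb Z)$, the class of an element of $F^p$ being the degree-$p$ term of its Chern character, whose lower terms vanish. If the Chern character of $x$ starts in degree $p$, and $x\in F^q\setminus F^{q+1}$, then the degree-$q$ term is nonzero, so $q\ge p$; that is, $x\in F^p$. By (6) the product of the $\beta_i$ over a set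 of indices has leading term $\pm$ the product of the corresponding $y_{2i-1}$. These leading terms form a basis of $H^*(W;\mathbb Z)=\bigoplus_pF^p/F^{p+1}$, and the filtration is finite; so the products form a basis of $K^*(W)$.

**Step 4: the degree is $-6u$.** Let $\xi\in\tilde K^0(\Sigma W)=K^{-1}(W)$ be the class of $\Sigma W\xrightarrow{\Sigma\varphi}\Sigma U(n)\xrightarrow{\varepsilon}BU(n)\to BU$. By Step 3
$$\xi=\sum_{i=4}^na_i\beta_i+\Theta,\qquad u:=a_4,\tag{7}$$
where $\Theta$ is an integral combination of $r$-fold products of distinct $\beta$'s with $r\ge3$ odd. For $n=5$ there are only $\beta_4,\beta_5$, so $\Theta=0$. Since $\varepsilon^*c_4=\sigma x_7$, we have $c_4(\xi)=\sigma\varphi^*x_7$. On the other hand $c_4(\xi)=-3!\,ch_4(\xi)$ by (4), and $ch_4(\xi)=u\,\sigma y_7$: for $i>4$ we have $S(4,i)=0$, and $\Theta$ contributes only in degrees $\ge7+9+11+1$. By (3) the degree of $\pi\varphi$ on $H_7$ is $-6u$. So Theorem B says exactly that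

> $u$ is even.

## 5. Why Chern classes on $\Sigma W$ do not decide the parity of $u$

The natural first attempt is to look for a contradiction on $\Sigma W$ itself. The class $\xi$ comes from a bundle of rank $n$, so $c_s(\xi)=0$ for $s>n$; does this force $u$ to be even? It does not. By (4) and (6), $c_s(\beta_i)=0$ for all $s>n$, so the stable class $\beta_4$, with $u=1$, passes this test.

Look at $W_{5,2}$ to see what is left. The map $U(5)\to U$ to the stable group is $10$-connected, since $U/U(5)$ has bottom cell $S^{11}$. So on the $9$-skeleton $\beta_4$ comes from a map to $U(5)$, of degree $-6$. Only the $16$-cell is in question. It gives a $17$-cell of $\Sigma W$, and $\tilde H^{*}(\Sigma W)$ in even degrees is $0$ beyond degree $10$: all Chern classes $c_s$ with $s>5$ vanish for lack of room. Steenrod operations compared through $\varphi^*$ give nothing either. By (6), $c_5(\xi)=24\,ch_5(\xi)=(24a_5-60u)\sigma y_9$, so $\varphi^*x_7=-6u\,y_7$ and $\varphi^*x_9=(24a_5-60u)\,y_9$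 are both $0$ mod $2$. The classes $x_1,x_3,x_5$ go to zero groups. So $\varphi^*$ vanishes mod $2$ in positive degrees, whatever $u$ is.

The way past this is to enlarge $\Sigma W$. The top cell of $W_{5,2}$ carries $y_7y_9$, which is seen by multiplying elements of $U(n)$ into $W$. We attach to $\Sigma W$ a cone built from such a multiplication $\mu$, and get a space $Z\supset Z_0\simeq\Sigma W$ with $Z/Z_0$ having cells in even dimensions only. The class $\xi$ extends to $Z$; its classes $c_s$ with $s>n$ now live on $Z/Z_0$ and can be computed mod $2$ from the $\gamma^i$. Because $\xi$ on $Z_0$ comes from $BU(n)$, these classes are relative classes of $(Z,Z_0)$ and obey Wu's formulas with all correction terms gone. These two facts clash when $u$ is odd.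

## 6. The spaces $\tilde A$, $A$ and the multiplication $\mu$

**Definition 6.** Let $\tilde A=S^1\wedge\mathbb{CP}^{n-1}_+$, and let $\tilde a\colon\tilde A\to U(n)$ send $(\lambda,L)$ to the map equal to $\lambda$ on the line $L$ and to $1$ on $L^\perp$. Let $A=S^1\wedge(\mathbb{CP}^{n-1}/\mathbb{CP}^2)$, with $\mathbb{CP}^2=P(\mathbb C^3)$ on the first three coordinates, and let $q\colon\tilde A\to A$ be the quotient map. If $L\subset\mathbb C^3$ then $\tilde a(\lambda,L)\in U(3)$, so $\pi\tilde a=\alpha q$ for a map $\alpha\colon A\to W$. Put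
$$\mu\colon\tilde A\times A\to W,\qquad\mu(a,w)=\tilde a(a)\cdot\alpha(w).$$

*Example.* For $n=1$ the first construction gives $\tilde A=S^1$ and $\tilde a$ the identity of $U(1)$. For $n=5$, $A$ has cells in dimensions $7$ and $9$ besides the base point, as many as the $9$-skeleton of $W_{5,2}$.

**Step 1: cohomology.** Let $z\in H^2(\mathbb{CP}^{n-1})$ be a generator. The bundle on $S^2\times\mathbb{CP}^{n-1}$ with clutching function $\tilde a$ is $(H^{\pm1}\otimes L)\oplus L^\perp$, where $H$ is the Hopf bundle on $S^2$: on each of two discs it is $L\oplus L^\perp$, glued by $\lambda$ on $L$. Its reduced class, which lives on $\Sigma\tilde A=S^2\wedge\mathbb{CP}^{n-1}_+$, is $(H^{\pm1}-1)\otimes L$, with $ch_s=\pm\sigma^2z^{s-1}/(s-1)!$. By (4), $c_s=\pm\sigma^2z^{s-1}$. So $\tilde a^*x_{2b-1}=\pm\sigma z^{b-1}$ for $1\le b\le n$. As $q^*$ is injective and $q^*\alpha^*y_{2a-1}=\tilde a^*\pi^*y_{2a-1}=\tilde a^*x_{2a-1}$, also $\alpha^*y_{2a-1}=\pm\sigma z^{a-1}$ for $4\le a\le n$.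 Cup products of positive-degree classes vanish in the suspensions $\tilde A$ and $A$.

**Step 2: $\mu$ is additive on the $y$'s.** We have $\mu(a,q(b))=\pi(\tilde a(a)\tilde a(b))$, so by (1) and (2) $(1\times q)^*\mu^*y_{2a-1}=\tilde a^*x_{2a-1}\otimes1+1\otimes\tilde a^*x_{2a-1}$. As $(1\times q)^*$ is injective,
$$\mu^*y_{2a-1}=\tilde a^*x_{2a-1}\otimes1+1\otimes\alpha^*y_{2a-1}.\tag{8}$$

## 7. The test space $Z$

**Step 1: construction.** We build $Z$ over the suspension of $\tilde A$, so that it comes with a map of pairs to $(BU(n),BU(3))$. Let $X=C_+\cup C_-$ be the unreduced suspension of $\tilde A$, with $C_\pm$ cones and $C_+\cap C_-=\tilde A$. Let $P\to X$ be the principal $U(n)$-bundle obtained from $C_\pm\times U(n)$ by gluing $(a,g)\in C_-\times U(n)$ to $(a,\tilde a(a)g)\in C_+\times U(n)$ for $a\in\tilde A$; let $V$ be its vector bundle, and $\mathcal W=P/U(3)$ the associated bundle with fibre $W$. An equivariant map $P\to EU(n)$ covering a classifying map $X\to BU(n)$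 of $V$ induces $\mathcal W\to EU(n)/U(3)=BU(3)$. Hence we have a map of pairs $(X,\mathcal W)\to(BU(n),BU(3))$. Let
$$T=(C_+\times W)\cup_{\tilde A\times A}(C_-\times A),\qquad\tilde A\times A\ni(a,w)\mapsto(a,\mu(a,w))\in C_+\times W.$$
The identity on $C_+\times W$ and $1\times\alpha$ on $C_-\times A$ define a map $T\to\mathcal W$ over $X$: for $a\in\tilde A$ the point $(a,\alpha(w))\in C_-\times W$ is glued to $(a,\tilde a(a)\alpha(w))=(a,\mu(a,w))$. Let $M$ be the mapping cylinder of $T\to X$. Put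
$$T_+=C_+\times W,\quad M_+=C_+\times CW,\quad N=M_+\cup T,\quad P_0=C_-\times CA,\quad\partial P_0=\tilde A\times CA\,\cup\,C_-\times A.$$
Here $M_+$ is the mapping cylinder of $T_+\to C_+$. Then $M=M_+\cup_{\tilde A\times CA}P_0$, glued by $(a,(t,w))\mapsto(a,(t,\mu(a,w)))$, and $(P_0,\partial P_0)\to(M,N)$ is a relative homeomorphism. All inclusions are cofibrations. Finally put
$$Z=M/T,\qquad Z_0=N/T=M_+/T_+\simeq CW/W=\Sigma W.$$
So $Z$ is $\Sigma W$ with a cone attached along $\partial P_0$, essentially by $(a,(t,w))\mapsto(t,\mu(a,w))$, and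
$$Z/Z_0=M/N=P_0/\partial P_0=\Sigma\tilde A\wedge\Sigma A.$$

**Step 2: the map of pairs over $C_\pm$.** The purpose is to know the composite $(M,T)\to(X,\mathcal W)\to(BU(n),BU(3))$ on the two halves. Over $C_\pm$ an equivariant map $C_\pm\times U(n)\to EU(n)$ has the form $(c,g)\mapsto e(c)g$ with $e\colon C_\pm\to EU(n)$. As $C_\pm$ is contractible and $EU(n)$ connected, $e$ is homotopic to the constant map $e_0$. So on $(M_+,T_+)=C_+\times(CW,W)$ the map is homotopic, as a map of pairs, to the projection to $(CW,W)$ followed by $\iota$. On $C_-\times(CA,A)$ it is homotopic to the projection to $(CA,A)$, followed by the map to $(CW,W)$ induced by $\alpha$ and by $\iota$.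

**Step 3: cohomology of $(Z,Z_0)$.** The group $H^*(Z,Z_0)$ has the basis $w_{b,a}=\sigma^2z^{b-1}\otimes\sigma^2z^{a-1}$, of degree $2a+2b$, with $1\le b\le n$ and $4\le a\le n$. With $\mathbb F_2$ coefficients write $w_{b,a}=z_1^{b-1}z_2^{a-1}$. By the Cartan formula and stability, Steenrod squares act as in $\mathbb F_2[z_1,z_2]/(z_1^n,z_2^n)$. The $z_2$-exponents are always $\ge3$.

*Example.* For $n=5$ the basis is $z_1^pz_2^q$ with $0\le p\le4$ and $q\in\{3,4\}$.

The $H^*(Z)$-module $H^*(Z,Z_0)\cong H^*(M,N)\cong H^*(P_0,\partial P_0)$ is acted on through restriction to $H^*(P_0)$, and $P_0$ is contractible. Hence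
$$\text{the product }H^*(Z,Z_0)\otimes\tilde H^*(Z)\to H^*(Z,Z_0)\text{ is }0.\tag{9}$$

**Lemma 1.** The kernel of $H^{2s}(Z,Z_0;\mathbb F_2)\to H^{2s}(Z;\mathbb F_2)$ is contained in the span of the $w_{a,b}+w_{b,a}$ with $a\ne b$, $a,b\ge4$.

*Proof.* Coefficients are $\mathbb F_2$. The kernel is the image of the coboundary $\delta\colon H^{2s-1}(N,T)\to H^{2s}(M,N)$, and $H^{2s-1}(N,T)=H^{2s-1}(M_+,T_+)=\tilde H^{2s-2}(W)$ by excision. Compare the triple $(M,N,T)$ with the triple $(P_0,\partial P_0,C_-\times A)$ mapping to it, where by excision $H^*(\partial P_0,C_-\times A)=H^*(\tilde A\times CA,\tilde A\times A)$. The map $(\tilde A\times CA,\tilde A\times A)\to(M_+,T_+)$ is $(a,(t,w))\mapsto(a,(t,\mu(a,w)))$. By naturality of the coboundary, $\eta\in\tilde H^{2s-2}(W)$ goes to the class of $\mu^*\eta$ in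
$$H^{2s-1}(\tilde A\times CA,\tilde A\times A)=H^{2s-2}(\tilde A\times A)/H^{2s-2}(\tilde A)=\bigl[H^*(\tilde A)\otimes\tilde H^*(A)\bigr]^{2s-2};$$
the first equality holds because $H^*(\tilde A\times CA)=H^*(\tilde A)\to H^*(\tilde A\times A)$ is injective. The coboundary into $H^{2s}(P_0,\partial P_0)=[H^*(C_-,\tilde A)\otimes H^*(CA,A)]^{2s}$ is the coboundary $H^*(\tilde A)\to H^{*+1}(C_-,\tilde A)$ tensored with the identity, and its kernel is the part with $H^0(\tilde A)$. So $\delta\eta$ is the component of $\mu^*\eta$ in $\tilde H^*(\tilde A)\otimes\tilde H^*(A)$.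

Now $\eta$ has positive even degree, so it is a combination of products of an even positive number of distinct $y$'s. Expand by (8). In a product of at least three $y$'s every term has two positive-degree factors on the same side, so it vanishes. The product $y_{2a-1}y_{2b-1}$ contributes $\sigma z^{a-1}\otimes\sigma z^{b-1}+\sigma z^{b-1}\otimes\sigma z^{a-1}$, that is, $w_{a,b}+w_{b,a}$. $\square$

**Lemma 2.** For $4\le a\le n$ let $\mathbf y_a\in H^{2a}(M,T)$ be the pull-back of $c_a\in I$. Then $c_b(V)\,\mathbf y_a\in H^{2a+2b}(M,T)=H^{2a+2b}(Z)$ is the image of $\pm w_{b,a}$ for $1\le b\le n$, and $c_b(V)c_{b'}(V)\mathbf y_a=0$ for $b,b'\ge1$.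

*Proof.* $X$ is a suspension, so $c_b(V)c_{b'}(V)=0$ in $H^*(X)=H^*(M)$, which gives the second claim. For the first, $c_b(V)$ lifts to $H^{2b}(X,C_+)$ since $C_+$ is contractible. Let $\tilde c_b\in H^{2b}(M,M_+)$ be the pull-back of the lift. Then $\tilde c_b\mathbf y_a\in H^*(M,M_+\cup T)=H^*(M,N)$ maps to $c_b(V)\mathbf y_a$. It remains to restrict $\tilde c_b\mathbf y_a$ to $(P_0,\partial P_0)$. The class $\tilde c_b$ comes from $(C_-,\tilde A)$; there it is $\pm\sigma\tilde a^*x_{2b-1}=\pm\sigma^2z^{b-1}$, because $X\simeq X/C_+=C_-/\tilde A\to BU(n)$ is adjoint to $\tilde a^{\pm1}$. By Step 2, $\mathbf y_a$ restricts on $C_-\times(CA,A)$ to $1\times\sigma\alpha^*y_{2a-1}=\pm1\times\sigma^2z^{a-1}$. The product is the cross product $\pm w_{b,a}$. $\square$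

The pull-back of $c_bc_a\in I$ to $H^*(M,T)$ is $c_b(V)\mathbf y_a$. So Lemma 2 computes the pull-back to $H^*(Z)$ of every monomial in $I$ with at least two factors.

## 8. Extending $\xi$ over $Z$, and the relative classes $R_i$

**Step 1: extension.** The map $(M,T)\to(BU(n),BU(3))$ pulls the fixed lifts of $\gamma^i(V-n)$ back to $\Phi_i\in K^0(M,T)=\tilde K^0(Z)$. By Step 2 of Section 7, $\Phi_i|_{Z_0}=\beta_i$. For the remaining part $\Theta$ of $\xi$ we use the following lemma, which is empty for $n=5$ and will be proved in Section 11.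

**Lemma 3** (needed only for $n\ge6$)**.** Each product $\theta=\beta_{i_1}\cdots\beta_{i_r}$ of distinct $\beta$'s with $r\ge3$ odd has an extension $\hat\theta\in\tilde K^0(Z)$ with $c(\hat\theta)\equiv1$ mod $2$.

So there is $\hat f=\sum_ia_i\Phi_i+\hat\Theta\in\tilde K^0(Z)$ with $\hat f|_{Z_0}=\xi$ and $c(\hat\Theta)\equiv1$ mod $2$. Since total Chern classes multiply, mod $2$ the class $c_s(\hat f)$, $s\ge1$, is the image of $c_s(F)\in I$, where
$$F=\sum_{i=4}^na_i\gamma^i(V-n).\tag{10}$$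

**Step 2: relative classes.** This is where the lift $\varphi$ to $U(n)$ enters. The class $\hat f|_{Z_0}=\xi$ is the stabilization of a map $Z_0\simeq\Sigma W\to BU(n)$. By the homotopy extension property $\hat f$ is represented by a map of pairs $(Z,Z_0)\to(BU,BU(n))$. The group $H^*(BU,BU(n);\mathbb F_2)$ is the ideal $(c_{n+1},c_{n+2},\dots)\subset H^*(BU;\mathbb F_2)$. For $i\ge n$ let $R_i\in H^{2i+2}(Z,Z_0;\mathbb F_2)$ be the pull-back of $c_{i+1}$. It maps to $c_{i+1}(\hat f)\in H^*(Z;\mathbb F_2)$.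

**Step 3: Wu's formulas.** Mod $2$,
$$Sq^2c_s=c_1c_s+(s-1)c_{s+1},\qquad Sq^4c_s=c_2c_s+(s-2)c_1c_{s+1}+\tbinom{s-1}2c_{s+2}.$$
For $s=i+1>n$ these are identities in the ideal $H^*(BU,BU(n);\mathbb F_2)$. When we pull them back, the terms with a factor $c_1$ or $c_2$ vanish by (9). Hence for all $i\ge n$
$$Sq^2R_i=i\,R_{i+1},\qquad Sq^4R_i=\tbinom i2R_{i+2}.\tag{11}$$

**Step 4: coefficients.** $R_i$ is a homogeneous polynomial of degree $i-1$ in $z_1,z_2$. Let $[p,q]_i$ be its coefficient at $z_1^pz_2^q$, where $p+q=i-1$ and $0\le p,q\le n-1$. Since the $z_2$-exponents of the basis are $\ge3$,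
$$[p,q]_i=0\quad\text{if }q\le2.\tag{12}$$
Some of the other coefficients can be read off from $F$. Let $s=i+1>n$. Modulo monomials with at least three factors write $c_s(F)\equiv\sum\kappa_{b,a}c_bc_a$, summed over $1\le b\le a\le n$, $a+b=s$; there is no linear term because $s>n$. Every monomial of $c_s(F)$ lies in $I$, so $a\ge4$ whenever $\kappa_{b,a}\ne0$; by Lemma 2 the monomials with at least three factors map to $0$ in $H^*(Z)$ and $c_bc_a$ maps to the image of $\pm w_{b,a}$. So $c_{i+1}(\hat f)$ is the image of $\sum\kappa_{b,a}w_{b,a}$ mod $2$, and $R_i-\sum\kappa_{b,a}w_{b,a}$ lies in the kernel described in Lemma 1. That kernel has no $w_{a,a}$ and no $w_{b,a}$ with $b\le3$. Therefore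
$$[a-1,a-1]_{2a-1}\equiv\kappa_{a,a}\ (a\ge4),\qquad[b-1,a-1]_{a+b-1}\equiv\kappa_{b,a}\ (b\le3<a)\pmod2,\tag{13}$$
whenever the index is $\ge n$ and $a\le n$.

## 9. The quadratic coefficients $\kappa_{b,a}$ mod $2$

**Step 1: a formula for $\kappa$.** Put $f(s)=\sum_ia_i[t^i]G_s$ and $f(a,b)=\sum_ia_i[t^i](G_aG_b)$. Expanding $\sum_s(-1)^{s-1}p_st^s/s=\log(1+\sum_jc_jt^j)$ to second order gives, for $s>n$ and modulo cubic terms, $p_s\equiv(-1)^s\frac s2\sum_{a+b=s}c_ac_b$ (ordered pairs), while to first order $p_a\equiv(-1)^{a-1}a\,c_a$ for $a\le n$, and $p_a$ has no linear part for $a>n$. Insert this into $ch(\gamma_t)=\exp(\sum_sG_sp_s/s!)$ and take $\sum_ia_i[t^i]$. The first-order term $G_sp_s/s!$ and the second-order term $\frac12\sum_{a+b=s}G_aG_bp_ap_b/(a!\,b!)$ of the exponential give the quadratic part of $ch_s(F)$ for $s>n$: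
$$\frac{(-1)^s}2\sum_{a+b=s}\Bigl[\frac{f(s)}{(s-1)!}+\frac{f(a,b)}{(a-1)!(b-1)!}\Bigr]c_ac_b.$$
The linear part of $ch_a(F)$ for $a\le n$ is $(-1)^{a-1}\frac{f(a)}{(a-1)!}c_a$. Now use $c(F)=\exp\sum_s(-1)^{s-1}(s-1)!\,ch_s(F)$. Its quadratic part in degree $s>n$ is $(-1)^{s-1}(s-1)!$ times the first display, plus $\frac12\sum_{a+b=s}f(a)f(b)c_ac_b$. With $\nu=\frac{(a+b-1)!}{(a-1)!(b-1)!}$ the total is $\frac12\sum_{a+b=s}[f(a)f(b)-f(s)-\nu f(a,b)]c_ac_b$ over ordered pairs, that is,
$$\kappa_{b,a}=f(a)f(b)-f(a+b)-\nu f(a,b)\ \ (a\ne b),\qquad\kappa_{a,a}=\tfrac12\bigl[f(a)^2-f(2a)-\nu f(a,a)\bigr].\tag{14}$$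

*Check for $n=5$, $a=b=4$.* Here $G_4=t-7t^2+12t^3-6t^4$, so $[t^4]G_4^2=2\cdot12+49=73$ and $[t^5]G_4^2=2(-6)+2(-84)=-180$. With $S(8,4)=1701$, $S(8,5)=1050$, $\nu=7!/(3!\,3!)=140$, we have $f(4)=-6u$, $f(8)=-10206u+25200a_5$, $f(4,4)=73u-180a_5$. So $\kappa_{4,4}=\frac12[36u^2+10206u-25200a_5-10220u+25200a_5]=18u^2-7u\equiv u$ mod $2$. For $u=1$ this is $11$.

**Step 2: three parities.** We have $[t^4]G_s=-6S(s,4)$, and $[t^i]G_s$ is divisible by $24$ for $i\ge5$. So every $f(s)$ is even, and $\frac12f(s)\equiv uS(s,4)$ mod $2$. From now on **assume that $u$ is odd**; we derive a contradiction.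

**(P1)** $[p,p]_{2p+1}=1$ for odd $p\ge3$ with $p\le n-1$ and $2p+1\ge n$. Put $a=p+1$ in (13) and (14). Then $\frac12f(a)^2$ is even. Since $\sum_sS(s,4)x^s=x^4/\prod_{l=1}^4(1-lx)\equiv x^4/(1-x)^2$ mod $2$, we have $S(2a,4)\equiv2a-3\equiv1$, so $\frac12f(2a)\equiv u$. Finally $\frac12\nu=(2p+1)\cdot\frac12\binom{2p}p$. The exponent of $2$ in $\binom{2p}p$ is the number of binary digits $1$ of $p$, which is $\ge2$ for odd $p\ge3$; so $\frac12\nu$ is even. Hence $\kappa_{a,a}\equiv u\equiv1$.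

**(P2)** $[1,q]_i=0$ for $i\ge n$, $q\ge3$. Here $b=2$, $a=q+1$, and $\nu=(a+1)a$ is even, so $\kappa_{2,a}$ is even.

**(P3)** $[2,q]_i=0$ if $i\ge n$, $i\equiv1$ mod $4$, $q\ge3$. Here $b=3$, $a=i-2\equiv3$ mod $4$, and $\nu=\frac{(a+2)(a+1)a}2$ is even because $4$ divides $a+1$. So $\kappa_{3,a}$ is even.

We shall use
$$Sq^2(z_1^pz_2^q)=p\,z_1^{p+1}z_2^q+q\,z_1^pz_2^{q+1},\tag{15}$$
$$Sq^4(z_1^pz_2^q)=\tbinom p2z_1^{p+2}z_2^q+pq\,z_1^{p+1}z_2^{q+1}+\tbinom q2z_1^pz_2^{q+2},\tag{16}$$
and the fact that $\binom x2$ is odd if and only if $x\equiv2,3$ mod $4$.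

## 10. The Stiefel manifold $W_{5,2}$

For $n=5$ we have $\Theta=0$, so Lemma 3 is not needed, and everything fits in a few monomials with $z_1$-exponent at most $4$ and $z_2$-exponent $3$ or $4$. Suppose $u$ is odd. Then
$$R_7=z_1^3z_2^3+\lambda z_1^2z_2^4,\qquad R_6=\lambda'z_1^2z_2^3+\lambda''z_1z_2^4$$
with $\lambda,\lambda',\lambda''\in\mathbb F_2$; the first coefficient of $R_7$ is (P1) with $p=3$. We compute $R_8$ in two ways.

By (11), $Sq^2R_7=7R_8=R_8$. By (15), $Sq^2(z_1^3z_2^3)=z_1^4z_2^3+z_1^3z_2^4$, and $Sq^2(z_1^2z_2^4)=0$ since both exponents are even. So $R_8=z_1^4z_2^3+z_1^3z_2^4$.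

Also by (11), $6\ge n$ and $\binom62=15$ is odd, so $R_8=Sq^4R_6$. By (16), $Sq^4(z_1^2z_2^3)=z_1^4z_2^3+6z_1^3z_2^4+3z_1^2z_2^5=z_1^4z_2^3$, since $z_2^5=0$; and $Sq^4(z_1z_2^4)=0$, since $\binom12=0$ and $z_2^5=0$. So $R_8=\lambda'z_1^4z_2^3$, which does not contain $z_1^3z_2^4$.

This is a contradiction. The monomial $z_1^3z_2^4$ could only have come from $z_1^3z_2^2$, which is excluded by (12). So $u$ is even, and there is no $j$ for $(n,k)=(5,2)$.

## 11. Extending threefold products over $Z$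

We now prove Lemma 3, which is what is missing for $n\ge6$.

**Definition 7 (reduced diagonal).** For a based space $Y$ let $\bar\Delta_r\colon Y\to Y^{\wedge r}$ be $y\mapsto y\wedge\dots\wedge y$.

*Example.* For $Y=S^1=[0,1]/(0\sim1)$ let $h^1_1(s)=0$ for $s\le\frac12$ and $2s-1$ for $s\ge\frac12$; let $h^2_1(s)=2s$ for $s\le\frac12$ and $1$ for $s\ge\frac12$; and let $h^i_t(s)=(1-t)s+t\,h^i_1(s)$. These are based homotopies starting at the identity, with $h^1_1$ constant on one closed half of $S^1$ and $h^2_1$ on the other. So $h^1_t(s)\wedge h^2_t(s)$ deforms $\bar\Delta_2$ to the constant map.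

**Step 1: $\bar\Delta_3\colon Y\to Y^{\wedge3}$ is null-homotopic for $Y=\tilde A\times A$.** Smashing $h^1_t,h^2_t$ with identities gives based homotopies $f^1_t,f^2_t$ of $\tilde A$ and $g^1_t,g^2_t$ of $A$ starting at the identity, and closed covers $\tilde A=\tilde A_1\cup\tilde A_2$, $A=A_1\cup A_2$, such that $f^i_1=*$ on $\tilde A_i$ and $g^i_1=*$ on $A_i$. The homotopy $(a,w)\mapsto(f^1_ta,g^1_tw)\wedge(f^2_ta,g^2_tw)$ deforms $\bar\Delta_2$ to a map $E\colon Y\to Y\wedge Y$. It sends $K=\tilde A\vee A$ to the base point: for $(a,*)$ we have $a\in\tilde A_1$ or $a\in\tilde A_2$, so one of the two factors is the base point, and likewise for $(*,w)$. So $E=e\circ p$ with $p\colon Y\to Y/K=\tilde A\wedge A$. Hence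
$$\bar\Delta_3=(\bar\Delta_2\wedge1)\bar\Delta_2\simeq(e\wedge1)(p\wedge1)\bar\Delta_2.$$
The map $(p\wedge1)\bar\Delta_2$ is $p$ followed by $\tilde A\wedge A\to(\tilde A\wedge A)\wedge Y$, $a\wedge w\mapsto(a\wedge w)\wedge(a,w)$. The homotopy
$$a\wedge w\mapsto(f^1_ta\wedge g^1_tw)\wedge(f^2_ta,g^2_tw)$$
is well defined, since the first factor is $*$ if $a=*$ or $w=*$, and it deforms the latter map to the constant map. Indeed, at $t=1$ the first factor is $*$ if $a\in\tilde A_1$ or $w\in A_1$; otherwise $(a,w)\in\tilde A_2\times A_2$ and the second factor is $*$.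

**Step 2: extension.** With $w_0$ as base point of $W$ the map $\mu$ is based, so $\bar\Delta_3\mu=\mu^{\wedge3}\bar\Delta_3\colon\tilde A\times A\to W^{\wedge3}$ is null-homotopic by Step 1. By the homotopy extension property it extends over $C_-\times A$. So the map $C_+\times W\to W\xrightarrow{\bar\Delta_3}W^{\wedge3}$ extends to $\psi\colon T\to W^{\wedge3}$. Collapsing $X\subset M$ gives a map $Z=M/T\to ST\xrightarrow{S\psi}S(W^{\wedge3})$, where $S$ is the unreduced suspension; on $Z_0\simeq SW$ it is $S\bar\Delta_3$. Let $\tau\in\tilde K^0(S(W^{\wedge3}))$ be the external product $\beta_{i_1}\otimes\beta_{i_2}\otimes(\beta_{i_3}\cdots\beta_{i_r})$. A priori it lies in $\tilde K^{-r}(W^{\wedge3})$, and since $r$ is odd Bott periodicity identifies this with $\tilde K^{-1}(W^{\wedge3})=\tilde K^0(S(W^{\wedge3}))$. The pull-back $\hat\theta$ of $\tau$ to $Z$ restricts on $Z_0$ to $\bar\Delta_3^*\tau=\theta$.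

**Step 3: Chern classes.** On a suspension $c_s=\pm(s-1)!\,ch_s$. By (6) and multiplicativity of the Chern character, $c_s(\tau)$ is a sum of terms
$$\pm\frac{(s-1)!}{\prod_l(s_l-1)!}\ \prod_l[t^{i_l}]G_{s_l}\cdot(\text{monomial in the }y\text{'s}),\qquad s-1=\sum_l(s_l-1)+\tfrac{r-1}2;$$
the last relation comes from comparing degrees, $2s-1=\sum_l(2s_l-1)$. As $\sum_l(s_l-1)\le s-1$, the quotient of factorials is an integer, and $[t^i]G_s=\pm(i-1)!\,S(s,i)$ is even for $i\ge4$. Since $H^*(S(W^{\wedge3});\mathbb Z)$ is torsion-free, $c_s(\tau)$ is twice an integral class, for every $s\ge1$. So $c(\tau)\equiv1$ mod $2$, and the same holds for $\hat\theta$. This proves Lemma 3. $\square$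

## 12. Theorem B for all $n\ge5$

Assume $u$ odd. Let $i$ be the least integer $\ge n$ with $i\equiv3$ mod $4$, and write $i=2p+1$. Then $p\ge3$ is odd, and $n\in\{2p+1,2p,2p-1,2p-2\}$. If $n=2p-2$ then $n\ge8$ and $p\ge5$, since $p=3$ would give $n=4$. In all cases $p+2\le n$.

**Step 1: propagating a coefficient along $R_i$.** For even $j\ge0$ put $\rho_j=[p-j,p+j]_i$. By (P1), $\rho_0=1$. By (11), $R_{i+1}=Sq^2R_i$ because $i$ is odd, and $Sq^4R_{i+1}=0$ because $i+1\equiv0$ mod $4$. The exponents belonging to $\rho_j$ are odd, and by (15) $Sq^2$ kills monomials with both exponents even. So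
$$[p-j+1,p+j]_{i+1}=\rho_j=[p-j,p+j+1]_{i+1}\tag{17}$$
whenever the exponents are $\le n-1$. For instance, the coefficient at $(p-j+1,p+j)$ could receive contributions from $(p-j,p+j)$, with odd factor $p-j$, and from $(p-j+1,p+j-1)$, where both exponents are even.

Let $0\le j\le p-3$ be even. In $Sq^4R_{i+1}=0$ take the coefficients at $(p-j+1,p+j+2)$ and at $(p-j,p+j+3)$. By (16) the first receives contributions from $(p-j-1,p+j+2)$, $(p-j,p+j+1)$, $(p-j+1,p+j)$, the second from $(p-j-2,p+j+3)$, $(p-j-1,p+j+2)$, $(p-j,p+j+1)$. The middle terms carry the products $(p-j)(p+j+1)$ and $(p-j-1)(p+j+2)$, which are even. The outer coefficients are given by (17), for $j$ and for $j+2$. So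
$$\tbinom{p-j-1}2\rho_{j+2}=\tbinom{p+j}2\rho_j\quad\text{if }p+j+2\le n-1,$$
$$\tbinom{p-j-2}2\rho_{j+2}=\tbinom{p+j+1}2\rho_j\quad\text{if }p+j+3\le n-1.$$
As $j$ is even, $p-j\equiv p+j$ mod $4$. If $p+j\equiv3$ mod $4$, then $p-j-1\equiv2$ and both binomials in the first relation are odd. If $p+j\equiv1$ mod $4$, then $p-j-2\equiv3$ and $p+j+1\equiv2$, and both in the second are odd. Hence, for even $0\le j\le p-3$,
$$\rho_{j+2}=\rho_j,\text{ provided }\begin{cases}p+j+2\le n-1&\text{when }p+j\equiv3\ (\mathrm{mod}\ 4),\\p+j+3\le n-1&\text{when }p+j\equiv1\ (\mathrm{mod}\ 4).\end{cases}\tag{18}$$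

Note for the cases below that $2p\equiv2$ mod $4$, so $2p-4\equiv2$ and $2p-6\equiv0$ mod $4$. It remains to reach a coefficient known to be $0$.

**Step 2: the case $n\in\{2p,2p+1\}$.** Here $n-1\ge2p-1$. For $j\le p-5$ we have $p+j+3\le2p-2$, so the provisos of (18) hold. For $j=p-3$, $p+j=2p-3\equiv3$ mod $4$ and $p+j+2=2p-1\le n-1$. So $[1,2p-1]_i=\rho_{p-1}=\rho_0=1$, contradicting (P2).

**Step 3: the case $n=2p-1$.** Here $i=n+2$, $n-1=2p-2$ and $n\equiv1$ mod $4$. For $j\le p-5$ we have $p+j+3\le2p-2$, so (18) gives $\rho_{p-3}=1$, and by (17) $[3,2p-2]_{i+1}=1$. As $i-1\equiv2$ mod $4$, (11) gives $R_{i+1}=Sq^4R_{i-1}$. The coefficient at $(3,2p-2)$ is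
$$\tbinom12[1,2p-2]_{i-1}+2(2p-3)[2,2p-3]_{i-1}+\tbinom{2p-4}2[3,2p-4]_{i-1},$$
and $\binom{2p-4}2$ is odd. So $[3,2p-4]_{i-1}=1$.

If $p=3$, this says $[3,2]_6=1$, which contradicts (12); this is the argument of Section 10.

If $p\ge5$, then $R_{i-1}=R_{n+1}=Sq^2R_n$ since $n$ is odd, and
$$1=[3,2p-4]_{i-1}=2[2,2p-4]_n+(2p-5)[3,2p-5]_n,$$
so $[3,2p-5]_n=1$. But $Sq^4R_n=\binom n2R_{n+2}=0$, and its coefficient at $(4,2p-4)$ is
$$\tbinom22[2,2p-4]_n+3(2p-5)[3,2p-5]_n+\tbinom{2p-6}2[4,2p-6]_n=0+1+0=1,$$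
where the first term vanishes by (P3), as $n\equiv1$ mod $4$, and the last because $2p-6\equiv0$ mod $4$. This is a contradiction.

**Step 4: the case $n=2p-2$, $p\ge5$.** Here $i=n+3$ and $n-1=2p-3$. For $j\le p-7$ we have $p+j+3\le2p-4$, so (18) gives $\rho_{p-5}=1$ (for $p=5$ this is $\rho_0=1$), and by (17) $[5,2p-4]_{i+1}=1$. As $i-1\equiv2$ mod $4$, $R_{i+1}=Sq^4R_{i-1}$, and the coefficient at $(5,2p-4)$ is
$$\tbinom32[3,2p-4]_{i-1}+4(2p-5)[4,2p-5]_{i-1}+\tbinom{2p-6}2[5,2p-6]_{i-1}.$$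
The last two terms vanish, so $[3,2p-4]_{i-1}=1$. As $i-2=n+1\equiv1$ mod $4$ is odd, $R_{i-1}=Sq^2R_{i-2}$, and
$$1=[3,2p-4]_{i-1}=2[2,2p-4]_{i-2}+(2p-5)[3,2p-5]_{i-2},$$
so $[3,2p-5]_{i-2}=1$. But $Sq^4R_{i-2}=\binom{i-2}2R_i=0$, and its coefficient at $(4,2p-4)$ is
$$[2,2p-4]_{i-2}+3(2p-5)[3,2p-5]_{i-2}+\tbinom{2p-6}2[4,2p-6]_{i-2}=0+1+0=1,$$
using (P3), since $i-2\equiv1$ mod $4$. This is a contradiction.

All indices used are $\ge n$, and all exponents of the monomials at which coefficients were compared are $\le n-1$. So $u$ is even in every case, the degree $-6u$ of $\pi\varphi$ on $H_7(W_{n,k};\mathbb Z)$ is divisible by $12$, and Theorem B is proved. $\blacksquare$
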